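\title{Orthogonal operators and the Banach--Mazur distance\\ between spaces with a symmetric basis}

\begin{abstract}
Two $n$-dimensional normed spaces with symmetric bases each carry a distinguished Euclidean structure, and one may ask whether the Banach--Mazur distance between them is attained, up to a power of $\log n$, by an operator whose matrix is orthogonal. We show that it is not. For infinitely many $N$ there are $N$-dimensional spaces $X,Y$ with symmetric bases such that every orthogonal operator $T$ satisfies $\|T\|\,\|T^{-1}\|\ge c(\log N)^{-8}N^{1/12006}\,d(X,Y)$. Operators of polylogarithmic Euclidean condition number do not suffice either. A well-conditioned matrix and its inverse transpose are forced to share a scale of sparsity; we construct an ill-conditioned matrix that escapes this constraint, and spaces that reward the escape.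
\end{abstract}

\section{Introduction}\label{sec:intro}

A basis $(e_i)_{i=1}^n$ of a real normed space $X$ is \emph{symmetric} if
\[
\Big\|\sum_i\varepsilon_ia_ie_{\pi(i)}\Big\|=\Big\|\sum_ia_ie_i\Big\|
\]
for all scalars $a_i$, all signs $\varepsilon_i=\pm1$ and all permutations $\pi$ of $\{1,\dots,n\}$. Let $X$ and $Y$ be $n$-dimensional spaces with symmetric bases. We identify both with $\mathbb R^n$ by means of these bases, so that an operator $T:X\to Y$ is an $n\times n$ matrix, and we call $T$ \emph{orthogonal} if this matrix is orthogonal. We write $\|T\|$ for the norm of $T:X\to Y$ and $\|T^{-1}\|$ for the norm of $T^{-1}:Y\to X$. The symbols $|\cdot|$, $\langle\cdot,\cdot\rangle$ and $\|\cdot\|_{2\to2}$ refer to the standard Euclidean structure of $\mathbb R^n$, and $\|T\|_{2\to2}\|T^{-1}\|_{2\to2}$ is the \emph{Euclidean condition number} of $T$. The Banach--Mazur distance and its orthogonal version are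
\[
d(X,Y)=\inf_{T\ \mathrm{invertible}}\|T\|\,\|T^{-1}\|,\qquad
d_{\rm orth}(X,Y)=\inf_{T\ \mathrm{orthogonal}}\|T\|\,\|T^{-1}\| .
\]
Thus $d(X,Y)\le d_{\rm orth}(X,Y)$, and the question is whether anything is lost.

\medskip
\noindent\textbf{Question.} \emph{Is there an absolute constant $C$ such that $d_{\rm orth}(X,Y)\le(C\log n)^C\,d(X,Y)$ for all $n\ge2$ and all $n$-dimensional spaces $X,Y$ with symmetric bases? Equivalently, is $\log_nd_{\rm orth}(X,Y)=\log_nd(X,Y)+O(\log\log n/\log n)$?}
\medskip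

The simplest cases suggest a positive answer. A quadratic form invariant under all sign changes is diagonal, and if it is also invariant under permutations it is a multiple of $|x|^2$. So the standard Euclidean structure is the only one, up to a scalar, that respects the symmetries of $X$ and of $Y$, and one expects a good isomorphism to match the two structures.

\begin{example}\label{ex:hilbert}
Let $Y=\ell_2^n$ and let $T:X\to Y$ be an isomorphism. Let $F(x)$ be the average of $|T\gamma x|^2$ over all signed permutations $\gamma$. Since $\|\gamma x\|_X=\|x\|_X$, we have $\|T^{-1}\|^{-1}\|x\|_X\le F(x)^{1/2}\le\|T\|\,\|x\|_X$, and $F$ is invariant, so $F(x)=a|x|^2$. Hence the identity matrix does at least as well as $T$, and $d_{\rm orth}(X,\ell_2^n)=d(X,\ell_2^n)$.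
\end{example}

For the next example we recall two standard objects. The \emph{Walsh matrices} are defined for powers of $2$ by $H_1=(1)$ and $H_{2n}=2^{-1/2}\left(\begin{smallmatrix}H_n&H_n\\H_n&-H_n\end{smallmatrix}\right)$; the matrix $H_n$ is orthogonal and all its entries are $\pm n^{-1/2}$. \emph{Khintchine's inequality} with Szarek's constant states that for real $a_j$ and independent uniform signs $\varepsilon_j$,
\begin{equation}\label{eq:khintchine}
\mathbb E\Big|\sum_j\varepsilon_ja_j\Big|\ge\frac1{\sqrt2}\Big(\sum_ja_j^2\Big)^{1/2}.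
\end{equation}

\begin{example}\label{ex:l1linf}
Let $X=\ell_1^n$, $Y=\ell_\infty^n$, $n=2^j$. The identity gives $\|T\|\,\|T^{-1}\|=n$. For $T=H_n$ we have $\|T\|=\max|t_{ij}|=n^{-1/2}$, and $\|T^{-1}\|\le n$ because $\|T^{-1}y\|_1\le\sqrt n\,|y|\le n\|y\|_\infty$; so $d_{\rm orth}\le\sqrt n$. Conversely, let $T$ be any invertible matrix and $S=(T^{-1})^\top$. Averaging $\|S^\top y\|_1$ over sign vectors $y$, we get from \eqref{eq:khintchine} that $\|T^{-1}\|\ge2^{-1/2}\sum_j(\sum_is_{ij}^2)^{1/2}\ge(2n)^{-1/2}\sum_{i,j}|s_{ij}|$. Since $TS^\top=I$,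
\[
n=\sum_{i,j}t_{ij}s_{ij}\le\|T\|\sum_{i,j}|s_{ij}|\le\sqrt{2n}\,\|T\|\,\|T^{-1}\| .
\]
Hence $\sqrt{n/2}\le d\le d_{\rm orth}\le\sqrt n$.
\end{example}

Nevertheless the answer to the Question is negative, and it fails by a fixed power of the dimension. Throughout, $C,c>0$ denote absolute constants that may change from line to line.

\begin{theorem}\label{thm:main}
Let $m=2^j$ be a large power of $2$ and $N=m^{6003}+m^{6002}$. There are $N$-dimensional spaces $X,Y$ with symmetric bases such that:
\begin{enumerate}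
\item[(1)] $d(X,Y)\le C(\log N)^4\,m^{99.5}$;
\item[(2)] if $K\ge1$ and $T:X\to Y$ is an isomorphism with $\|T\|_{2\to2}\|T^{-1}\|_{2\to2}\le K$, then
\[
\|T\|\,\|T^{-1}\|\ge cK^{-4}(\log(2KN))^{-4}\,m^{100}.
\]
In particular, $d_{\rm orth}(X,Y)\ge c(\log N)^{-4}m^{100}$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:main}
For the spaces of Theorem~\ref{thm:main}, and so for infinitely many dimensions $N$,
\[
d_{\rm orth}(X,Y)\ge c(\log N)^{-8}N^{1/12006}\,d(X,Y),\qquad
d_{\rm orth}(X,Y)\ge c(\log N)^{-C}d(X,Y)^{200/199}.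
\]
The answer to the Question is negative. Moreover, for every $C_1$ there is $C_2$ such that, for large $m$, if $T$ has Euclidean condition number $K\le N$ and $\|T\|\,\|T^{-1}\|\le(\log N)^{C_1}d(X,Y)$, then $K\ge N^{1/48024}/(\log N)^{C_2}$.
\end{corollary}

\begin{proof}
Since $N\le2m^{6003}$, we have $m\ge(N/2)^{1/6003}$. Dividing (2) with $K=1$ by (1) gives $d_{\rm orth}/d\ge c(\log N)^{-8}m^{1/2}$, which is the first inequality. By (1), $m^{100}=(m^{99.5})^{200/199}\ge c(\log N)^{-800/199}d^{200/199}$, and the second follows from (2). For the last statement, $K\le N$ gives $\log(2KN)\le C\log N$, so (1) and (2) yield $cK^{-4}(\log N)^{-4}m^{100}\le C(\log N)^{C_1+4}m^{99.5}$. Thus $K\ge c\,m^{1/8}(\log N)^{-(C_1+8)/4}$, and $8\cdot6003=48024$.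
\end{proof}

So enlarging the class of orthogonal operators to those of polylogarithmic condition number does not change the answer.

The proof runs as follows. In Section~\ref{sec:landscape} we encode a pair of symmetric norms by a function $h(s,t)$ of two logarithmic support sizes, so that $\|T\|$ sees the large values of $h$ and $\|T^{-1}\|$ sees the small ones. Section~\ref{sec:scale} shows that a well-conditioned $T$ and its inverse transpose $S$ both behave like a direct sum of flat $R\times R$ blocks with the \emph{same} $R$; then $\|T\|\,\|T^{-1}\|$ is at least the oscillation of $h$ over a set that depends only on $R$. Section~\ref{sec:toy} exhibits a $(q+1)\times(q+1)$ matrix for which the main parts of $T$ and $S$ live at different scales. Sections~\ref{sec:spaces} and~\ref{sec:range} construct an $h$ that oscillates by $100$ at every single scale but whose maximum at one scale and minimum at another differ by only $90$. Sections~\ref{sec:operator}--\ref{sec:upper} build the operator and show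 that it saves a factor $m^{1/2}$.

\section{Symmetric norms as landscapes}\label{sec:landscape}

In this section $m>1$ is real, $N\ge2$ is an integer, $\Lambda_N=\log_mN$, and $E,G:[0,\infty)\to\mathbb R$ are arbitrary $\frac12$-Lipschitz functions. For $1\le k\le N$ put
\[
\varphi_X(k)=\sqrt k\,m^{-E(\log_mk)},\qquad\varphi_Y(k)=\sqrt k\,m^{G(\log_mk)} .
\]
With $s=\log_mk$ we have $\log_m\varphi_X(k)=\frac s2-E(s)$, which is nondecreasing, and $\log_m(\varphi_X(k)/k)=-\frac s2-E(s)$, which is nonincreasing; this is exactly what the Lipschitz constant $\frac12$ provides. The same holds for $\varphi_Y$. Define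
\[
\|x\|_X=\max_{1\le k\le N}\frac{\varphi_X(k)}k\sum_{i\le k}x_i^*,
\]
where $x^*$ is the decreasing rearrangement of $(|x_i|)$, and define $\|\cdot\|_Y$ in the same way from $\varphi_Y$. Let $\Sigma_k$ be the set of vectors with entries in $\{0,\pm1\}$ and exactly $k$ nonzero entries. Since $\sum_{i\le k}x_i^*=\max_{z\in\Sigma_k}\langle x,z\rangle$, these are norms, and the unit vector basis is symmetric. For $x\in\Sigma_j$ the $k$-th term in the maximum is $\varphi_X(k)\le\varphi_X(j)$ if $k\le j$ and $j\varphi_X(k)/k\le\varphi_X(j)$ if $k\ge j$; hence $\|x\|_X=\varphi_X(j)$. So $E$ and $G$ measure, on a logarithmic scale, how the norm of a sign vector deviates from its Euclidean norm.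

We always write $s=\log_mk$ and $t=\log_ml$, and we call
\[
h(s,t)=E(s)+G(t)
\]
the \emph{landscape} of the pair $X,Y$. On the matrix side, let $\Sigma_{\le k}=\{0\}\cup\Sigma_1\cup\dots\cup\Sigma_k$, and for a rectangular matrix $B$ and integers $k,l\ge1$ put
\[
[B](k,l)=\frac1{\sqrt{kl}}\max\{\langle Bx,y\rangle:\ x\in\Sigma_{\le k},\ y\in\Sigma_{\le l}\},
\]
with $x$ and $y$ taken in the domain and the target space of $B$. This \emph{profile} of $B$ does not depend on the norms. The next lemma says that, up to a logarithm, operator norms are obtained by laying the profile over the landscape.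

\begin{lemma}\label{lem:transfer}
Let $T$ be an invertible $N\times N$ matrix and $S=(T^{-1})^\top$.
\begin{enumerate}
\item[(a)] $\|T\|\le(1+\log_2N)\max_{k,l}[T](k,l)\,m^{h(s,t)}$ and $\|T^{-1}\|\le(1+\log_2N)\max_{k,l}[S](k,l)\,m^{-h(s,t)}$, where $1\le k,l\le N$.
\item[(b)] If $x\in\Sigma_k$ and $y\in\Sigma_l$, then $\|T\|\ge\dfrac{\langle Tx,y\rangle}{\sqrt{kl}}\,m^{h(s,t)}$ and $\|T^{-1}\|\ge\dfrac{\langle Sx,y\rangle}{\sqrt{kl}}\,m^{-h(s,t)}$.
\end{enumerate}
\end{lemma}

\begin{proof}
For $x\in\Sigma_k$,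
\begin{equation}\label{eq:ratio}
\frac{\|Tx\|_Y}{\|x\|_X}=\max_l\max_{y\in\Sigma_l}\frac{\varphi_Y(l)}{l\,\varphi_X(k)}\langle Tx,y\rangle=\max_l\max_{y\in\Sigma_l}\frac{\langle Tx,y\rangle}{\sqrt{kl}}\,m^{h(s,t)} ,
\end{equation}
which gives the first half of (b). For (a), let $\|x\|_X\le1$. Then $x_k^*\le\frac1k\sum_{i\le k}x_i^*\le1/\varphi_X(k)$ for all $k$. Split $x$ into at most $1+\log_2N$ pieces, the $i$-th piece consisting of the coordinates whose rank in the decreasing rearrangement lies in $[2^i,2^{i+1})$. A nonzero piece has support $I$ with $k:=|I|\le2^i$, and its entries are at most $1/\varphi_X(2^i)\le1/\varphi_X(k)$ in modulus. So it is a convex combination of vectors $z/\varphi_X(k)$ with $z\in\Sigma_k$ supported on $I$, and \eqref{eq:ratio} bounds the $Y$-norm of its image by $\max_l[T](k,l)m^{h(s,t)}$. Summing over the pieces gives the first half of (a). For $T^{-1}=S^\top:Y\to X$ exchange the roles of $X$ and $Y$, and use $\langle S^\top y,x\rangle=\langle Sx,y\rangle$ and $\varphi_X(k)/(k\,\varphi_Y(l))=m^{-h(s,t)}/\sqrt{kl}$.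
\end{proof}

\begin{lemma}\label{lem:profile}
\begin{enumerate}
\item[(a)] $[aB]=|a|[B]$, and if $B$ is a block matrix with blocks $B_{ij}$, then $[B]\le\sum_{i,j}[B_{ij}]$.
\item[(b)] $[B](k,l)$ is at most each of
\[
\|B\|_{2\to2},\qquad\sqrt{kl}\,\max|b_{ij}|,\qquad\sqrt{k/l}\,\max_j\sum_i|b_{ij}|,\qquad\sqrt{l/k}\,\max_i\sum_j|b_{ij}| .
\]
\item[(c)] \emph{(Capping.)} If $B$ has $k_0=m^{s_0}$ columns and $k>k_0$, then $[B](k,l)\,m^{\pm h(s,t)}\le[B](k_0,l)\,m^{\pm h(s_0,t)}$ for both signs. The same holds for rows.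
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The set $\Sigma_{\le k}$ is symmetric under $x\mapsto-x$, and restricting a vector of $\Sigma_{\le k}$ to the coordinates of a block leaves it in $\Sigma_{\le k}$. (b) Use $|x|\le\sqrt k$ and $|y|\le\sqrt l$; or bound the at most $kl$ terms of $\sum b_{ij}x_jy_i$ one by one; or sum first over $i$ for each of the at most $k$ columns in the support of $x$; or first over $j$. (c) In the domain of $B$ we have $\Sigma_{\le k}=\Sigma_{\le k_0}$, so $[B](k,l)=m^{-(s-s_0)/2}[B](k_0,l)$, and $|h(s,t)-h(s_0,t)|\le(s-s_0)/2$.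
\end{proof}

Capping means that a block with few columns cannot see the landscape beyond $s=s_0$. This is the source of the gain in Theorem~\ref{thm:main}(1).

The model matrix is a direct sum of Walsh matrices. Let $R=m^\rho$ be a power of $2$ dividing $N$, and $B=I_{N/R}\otimes H_R$. It has norm $1$, entries at most $m^{-\rho/2}$, and rows and columns of $\ell_1$ norm $m^{\rho/2}$. Lemma~\ref{lem:profile}(b) gives $[B](k,l)\le m^{\Delta_\rho(s,t)}$, where
\[
\Delta_\rho(s,t)=\tfrac12\min\{0,\ \rho-|s-t|,\ s+t-\rho\}.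
\]
The function $\Delta_\rho$ vanishes exactly on the region
\[
\mathcal R_\rho=\{(s,t):s,t\ge0,\ |s-t|\le\rho,\ s+t\ge\rho\}
\]
shown in Figure~\ref{fig:region}, and it decays with slope $\frac12$ outside. Since $h$ varies with slope at most $\frac12$, nothing outside $\mathcal R_\rho$ matters. To make this precise we project onto $\mathcal R_\rho$ along a coordinate direction. Near the origin there is a choice of direction, and we keep it as a parameter $\tau\ge0$, because later we need estimates that hold only on one side of a line $t-s=\tau$. As $s+t\ge|s-t|$, at most one of the conditions $s-t\le\rho$, $t-s\le\rho$, $s+t\ge\rho$ fails at a given point. Let $\pi_{\rho,\tau}$ be the identity on $\mathcal R_\rho$, and otherwise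
\[
\pi_{\rho,\tau}(s,t)=\begin{cases}(t+\rho,\ t)&\text{if }s-t>\rho,\\(s,\ s+\rho)&\text{if }t-s>\rho,\\(s,\ \rho-s)&\text{if }s+t<\rho\text{ and }t-s>\tau,\\(\rho-t,\ t)&\text{if }s+t<\rho\text{ and }t-s\le\tau.\end{cases}
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.85]
\fill[gray!20] (0,1.7)--(1.7,0)--(5,3.3)--(5,5)--(3.3,5)--cycle;
\draw (0,0) rectangle (5,5);
\draw[very thick] (0,1.7)--(3.3,5)--(5,5)--(5,3.3)--(1.7,0);
\draw[->] (4.2,1.2)--(2.95,1.2);
\draw[->] (1.2,4.2)--(1.2,2.95);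
\draw[->] (0.25,0.75)--(0.25,1.4);
\draw[->] (0.7,0.3)--(1.35,0.3);
\node at (2.7,2.7) {$\mathcal R_\rho$};
\node[below] at (1.7,0) {$\rho$};
\node[left] at (0,1.7) {$\rho$};
\node[below] at (5,0) {$\Lambda_N$};
\node[left] at (0,5) {$\Lambda_N$};
\node[below] at (3.4,0) {$s$};
\node[left] at (0,3.4) {$t$};
\end{tikzpicture}
\caption{The square of logarithmic support sizes $s=\log_mk$, $t=\log_ml$. Shaded: the region $\mathcal R_\rho$ where $|s-t|\le\rho$ and $s+t\ge\rho$. Arrows: the projection onto $\mathcal R_\rho$, which moves one coordinate only. Thick path: the location of the test pairs $\mathcal P_R$, $R=m^\rho$, used in the lower bound.}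
\label{fig:region}
\end{figure}

\begin{lemma}\label{lem:projection}
Let $\pi=\pi_{\rho,\tau}$.
\begin{enumerate}
\item[(a)] $\pi$ maps $[0,\infty)^2$ into $\mathcal R_\rho$, and it maps points outside $\mathcal R_\rho$ to points $(s',t')$ with $|s'-t'|=\rho$ or $s'+t'=\rho$.
\item[(b)] $h+\Delta_\rho\le h\circ\pi\le h-\Delta_\rho$.
\item[(c)] For every $c_0\ge\rho$, $\pi$ preserves each of the conditions $s\le c_0$ and $t\le c_0$. If $\tau<\rho$, it preserves each of the conditions $t-s>\tau$ and $t-s\le\tau$.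
\end{enumerate}
\end{lemma}

\begin{proof}
(a) In the first two cases the image has $|s'-t'|=\rho$ and $s'+t'\ge\rho$. In the last two it has $s'+t'=\rho$ and nonnegative coordinates, so $|s'-t'|\le\rho$. (b) Exactly one coordinate changes, by $2|\Delta_\rho(s,t)|$, so $|h-h\circ\pi|\le|\Delta_\rho|=-\Delta_\rho$. (c) A coordinate that changes either decreases or becomes at most $\rho$. In the first case of the definition $t-s<-\rho$ becomes $-\rho\le\tau$; in the second, $t-s>\rho$ becomes $\rho>\tau$; in the third $t-s$ increases, and in the fourth it decreases.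
\end{proof}

\begin{example}\label{ex:walsh}
For $T=I_{N/R}\otimes H_R$ we have $S=T$, and Lemmas~\ref{lem:transfer}(a) and~\ref{lem:projection} give
\[
d_{\rm orth}(X,Y)\le(1+\log_2N)^2\,m^{\max h-\min h},
\]
with maximum and minimum over $\mathcal R_\rho\cap[0,\Lambda_N]^2$. For instance, take $m=N$, $E(s)=-\frac s2$, $G(t)=-\frac t2$. Then $\varphi_X(k)=k$ and $\varphi_Y\equiv1$, so $X=\ell_1^N$, $Y=\ell_\infty^N$, and $h=-\frac{s+t}2$ ranges over $[-1,-\frac\rho2]$ on $\mathcal R_\rho\cap[0,1]^2$. The oscillation $1-\frac\rho2$ interpolates between the exponents $1$ and $\frac12$ found in Example~\ref{ex:l1linf}.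
\end{example}

\section{Well-conditioned operators have a scale}\label{sec:scale}

We now show that no well-conditioned matrix does essentially better than the oscillation of $h$ along the thick path of Figure~\ref{fig:region}, for some $\rho$. Consider first $T=I_{N/R}\otimes H_R$. If $kR\le N$, place the $k$ nonzero entries of $x$ in different blocks; then $Tx$ has $l=kR$ entries of modulus $R^{-1/2}$, and with $y$ the sign pattern of $Tx$ we get $\langle Tx,y\rangle=k\sqrt R=\sqrt{kl}$. If $kR\ge N$, spread the entries evenly over the blocks with random signs; then the $N$ entries of $Tx$ are of order $\sqrt{k/N}$ on average, and $\langle Tx,y\rangle$ is of order $\sqrt{kN}$. Together with the transposed pairs, these are the pairs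
\[
\mathcal P_R=\{(k,kR):kR\le N\}\cup\{(k,N):kR\ge N\}\cup\{(lR,l):lR\le N\}\cup\{(N,l):lR\ge N\},
\]
where $k,l$ are integers in $[1,N]$. A general matrix has no blocks. What replaces them is a set of positions where the entries of $T$ and of $S$ are both of fixed size; it is found from the identity $\sum_jt_{ij}s_{ij}=1$, as in Example~\ref{ex:l1linf}, and random supports replace the placement in different blocks.

\begin{proposition}\label{prop:scale}
Let $K\ge1$ be a power of $2$, let $T$ be an invertible $N\times N$ matrix and $S=(T^{-1})^\top$, and suppose $\|T\|_{2\to2},\|S\|_{2\to2}\le\sqrt K$. Put $J=\log_2(2NK)+1$. There are $R\in\{2^i:i\ge0\}$ with $R<2N$ and $\alpha,\beta>0$ with $\alpha\beta R\ge1$ such that for every $(k,l)\in\mathcal P_R$ there are $x,x'\in\Sigma_k$ and $y,y'\in\Sigma_l$ with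
\[
\frac{\langle Tx,y\rangle}{\sqrt{kl}}\ge\frac{\alpha\sqrt R}{200K^2J^2},\qquad\frac{\langle Sx',y'\rangle}{\sqrt{kl}}\ge\frac{\beta\sqrt R}{200K^2J^2}.
\]
\end{proposition}

\begin{proof}
\emph{Step 1: a set of positions of one size.} From $TS^\top=I$ we get $\sum_{i,j}|t_{ij}s_{ij}|\ge N$. The positions with $|t_{ij}s_{ij}|\le\frac1{2N}$ contribute at most $\frac N2$, so the others contribute at least $\frac N2$. At those, since all entries are at most $\sqrt K$ in modulus, both $|t_{ij}|$ and $|s_{ij}|$ lie in $(\frac{\sqrt K}{2NK},\sqrt K]$. This interval is covered by the at most $J$ classes $(2^{-\iota-1}\sqrt K,2^{-\iota}\sqrt K]$ with integer $0\le\iota<\log_2(2NK)$. By pigeonhole over pairs of classes there are $\alpha,\beta\in\{2^{-\iota}\sqrt K\}$ and a set $\mathcal E$ of positions such that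
\[
|t_{ij}s_{ij}|>\tfrac1{2N},\quad\tfrac\alpha2<|t_{ij}|\le\alpha,\quad\tfrac\beta2<|s_{ij}|\le\beta\ \text{ on }\mathcal E,\qquad\sum_{\mathcal E}|t_{ij}s_{ij}|\ge\frac N{2J^2}.
\]
Put $R_0=1/(\alpha\beta)$. It is an integer power of $2$, possibly less than $1$; it satisfies $R_0<2N$; and $|\mathcal E|\ge NR_0/(2J^2)$.

\emph{Step 2: $\mathcal E$ is spread out.} Every row and column of $T$ and of $S$ has Euclidean norm at most $\sqrt K$. So a row or column containing $d$ positions of $\mathcal E$ satisfies $d\alpha^2/4\le K$ and $d\beta^2/4\le K$, whence $d\le4K\min(\alpha^{-2},\beta^{-2})\le4KR_0$. As $\mathcal E\ne\emptyset$, this gives $4KR_0\ge1$. Let $R=\max(R_0,1)\le4KR_0$. Then $R<2N$, $\alpha\beta R\ge1$, and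
\begin{equation}\label{eq:E}
|\mathcal E|\ge\frac{NR}{8KJ^2},\qquad\text{every row and every column contains at most $4KR$ positions of $\mathcal E$.}
\end{equation}

\emph{Step 3: test vectors.} Let $d_i$ be the number of positions of $\mathcal E$ in row $i$, and for a set $\mathcal C$ of $k$ columns let $d_i(\mathcal C)$ count those in the columns of $\mathcal C$. Fix $\mathcal C$ and a set $I$ of $l$ rows. Let $x$ have independent uniform signs on $\mathcal C$, and let $y_i=\pm1$ be the sign of $(Tx)_i$ for $i\in I$, with $y_i=1$ if $(Tx)_i=0$. By \eqref{eq:khintchine}, for some choice of signs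
\begin{equation}\label{eq:test}
\langle Tx,y\rangle\ge\frac1{\sqrt2}\sum_{i\in I}\Big(\sum_{j\in\mathcal C}t_{ij}^2\Big)^{1/2}\ge\frac\alpha{2\sqrt2}\sum_{i\in I}\sqrt{d_i(\mathcal C)} .
\end{equation}
Let $\mathcal C$ be a uniformly random $k$-set, and $\mu_i=\mathbb E\,d_i(\mathcal C)=kd_i/N$. By \eqref{eq:E}, $\mu_i\le4KkR/N$ and $\sum_i\mu_i\ge kR/(8KJ^2)$.

\emph{Case $kR\le N$, $l=kR$.} Here $\mu_i\le4K$. The probability that $\mathcal C$ misses the $d_i$ positions of row $i$ is at most $(1-d_i/N)^k\le e^{-\mu_i}$, so $\mathbb P(d_i(\mathcal C)\ge1)\ge\frac12\min(1,\mu_i)\ge\mu_i/(8K)$. Hence some $\mathcal C$ has $d_i(\mathcal C)\ge1$ for at least $kR/(64K^2J^2)$ rows. Choose $I$ of size $kR$ containing as many of these rows as possible. Then \eqref{eq:test} gives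
\[
\frac{\langle Tx,y\rangle}{\sqrt{kl}}\ge\frac\alpha{2\sqrt2}\cdot\frac{kR}{64K^2J^2}\cdot\frac1{k\sqrt R}=\frac{\alpha\sqrt R}{128\sqrt2\,K^2J^2}\ge\frac{\alpha\sqrt R}{200K^2J^2}.
\]

\emph{Case $kR\ge N$, $l=N$.} Let $\xi=d_i(\mathcal C)$. Then $\mathbb E\,\xi(\xi-1)=d_i(d_i-1)\frac{k(k-1)}{N(N-1)}\le\mu_i^2$, so $\mathbb E\xi^2\le\mu_i+\mu_i^2$. H\"older's inequality applied to $\xi=\xi^{1/3}\xi^{2/3}$ gives $\mathbb E\xi\le(\mathbb E\sqrt\xi)^{2/3}(\mathbb E\xi^2)^{1/3}$. Therefore $\mathbb E\sqrt\xi\ge\mu_i(1+\mu_i)^{-1/2}$, trivially also when $\mu_i=0$, and $1+\mu_i\le5KkR/N$ because $kR\ge N$. Summing over $i$, we find $\mathcal C$ with $\sum_i\sqrt{d_i(\mathcal C)}\ge\frac{kR}{8KJ^2}\sqrt{\frac N{5KkR}}$, and \eqref{eq:test} with $I$ the set of all rows gives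
\[
\frac{\langle Tx,y\rangle}{\sqrt{kN}}\ge\frac{\alpha\sqrt R}{16\sqrt{10}\,K^{3/2}J^2}\ge\frac{\alpha\sqrt R}{200K^2J^2}.
\]

Step 3 used only \eqref{eq:E} and $|t_{ij}|>\alpha/2$ on $\mathcal E$. So it applies to $S$ with $\beta$ in place of $\alpha$, and, since \eqref{eq:E} is symmetric in rows and columns, to $T^\top$ and $S^\top$ with the transposed set. The latter gives the third and fourth families of $\mathcal P_R$.
\end{proof}

For $p=(k,l)$ write $h(p)=h(\log_mk,\log_ml)$.

\begin{corollary}\label{cor:scale}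
If $T:X\to Y$ has Euclidean condition number at most $K\ge1$, then
\[
\|T\|\,\|T^{-1}\|\ge cK^{-4}(\log(2KN))^{-4}\,\min_R\ \max_{p,p'\in\mathcal P_R}m^{h(p)-h(p')},
\]
where $R$ ranges over the powers of $2$ in $[1,2N)$.
\end{corollary}

\begin{proof}
Replace $K$ by a power of $2$ in $[K,2K)$, and multiply $T$ by a scalar so that $\|T\|_{2\to2}=\|T^{-1}\|_{2\to2}\le\sqrt K$; this does not change $\|T\|\,\|T^{-1}\|$. Let $R,\alpha,\beta$ be as in Proposition~\ref{prop:scale}. Apply Lemma~\ref{lem:transfer}(b) to $T$ at $p$ and to $S$ at $p'$, and multiply: $\|T\|\,\|T^{-1}\|\ge\alpha\beta R\,(4\cdot10^4K^4J^4)^{-1}m^{h(p)-h(p')}$, with $\alpha\beta R\ge1$.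
\end{proof}

\section{How to escape a common scale}\label{sec:toy}

The essential use of the condition number is in Step 2: the positions that carry the sums $\sum_jt_{ij}s_{ij}=1$ cannot crowd into a few columns. For an orthogonal matrix, $S=T$ and the products $t_{ij}s_{ij}=t_{ij}^2$ form a doubly stochastic matrix. For a general invertible $T$ the matrix $(t_{ij}s_{ij})$ still has all row and column sums equal to $1$, but its entries may be negative, and cancellation allows crowding.

\begin{example}\label{ex:toy}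
Let $q\ge2$, let $\mathbf 1\in\mathbb R^q$ be the vector of ones, and put
\[
T_0=\begin{pmatrix}I&\mathbf 1\\\mathbf 1^\top&q-1\end{pmatrix},\qquad S_0=\begin{pmatrix}I-\mathbf 1\mathbf 1^\top&\mathbf 1\\\mathbf 1^\top&-1\end{pmatrix}.
\]
The four blocks of $T_0S_0^\top$ are $(I-\mathbf 1\mathbf 1^\top)+\mathbf 1\mathbf 1^\top=I$, $\ \mathbf 1-\mathbf 1=0$, $\ (1-q)\mathbf 1^\top+(q-1)\mathbf 1^\top=0$ and $q-(q-1)=1$, so $S_0=(T_0^{-1})^\top$. For $q=3$ the matrices $T_0$, $S_0$ and their entrywise product are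
\[
\begin{pmatrix}1&0&0&1\\0&1&0&1\\0&0&1&1\\1&1&1&2\end{pmatrix},\qquad
\begin{pmatrix}0&-1&-1&1\\-1&0&-1&1\\-1&-1&0&1\\1&1&1&-1\end{pmatrix},\qquad
\begin{pmatrix}0&0&0&1\\0&0&0&1\\0&0&0&1\\1&1&1&-2\end{pmatrix}.
\]
\end{example}

Three features of this example drive the construction. First, the large $q\times q$ blocks of $T_0$ and $S_0$ have disjoint supports and different scales: $I$ has one nonzero entry per row, while $I-\mathbf 1\mathbf 1^\top$ has $q-1$ entries of equal modulus per row. Second, the blocks that $T_0$ and $S_0$ share up to scalars are thin: one column, one row, one corner. By capping, thin blocks do not see the whole landscape. Third, there is a price: the corner entries have product $-(q-1)$, and the block $I-\mathbf 1\mathbf 1^\top$ has norm $q-1$, so the condition number is at least $q-1$.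

This suggests what to ask of $h$; the rest of this section is a guide and is not used in the proofs. Let $u$ be a unit of height and let $\omega<\lambda$ be two scales. Suppose that $h$ oscillates by at least $10u$ on every $\mathcal P_R$, that its range on $\mathcal R_\omega$ is $[-6u,4u]$, and that its range on $\mathcal R_\lambda$ is $[-5u,5u]$. By Lemma~\ref{lem:transfer}(a), $T$ sees only the upper ends and $S$ only the lower ends. If the large block of $T$ has the profile $m^{\Delta_\omega}$ and the large block of $S$ has the profile $m^{\Delta_\lambda}$, these blocks cost only $m^{4u}\cdot m^{5u}$. A shared block lives at a single scale and would cost the full $m^{10u}$, unless one of its two extremes is out of sight. So we place the maximum of $h$ on $\mathcal R_\omega$ at the right edge of the square, invisible to blocks with few columns, and the minimum of $h$ on $\mathcal R_\lambda$ at the top edge, invisible to blocks with few rows. The savings from capping and the losses from large norms are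 bounded powers of $m$, independent of $u$. The unit $u$ is taken large enough that these losses matter only near the extremes of $h$, and there the balance comes out in our favor by $m^{1/2}$.

\section{The spaces and the lower bound}\label{sec:spaces}

From now on $m$ is a large power of $2$, and
\[
u=10,\quad\omega=100u,\quad\lambda=2\omega+2=200u+2,\quad\Lambda=600u+3,\quad s_*=\Lambda-150u,\quad t_*=\Lambda-8u .
\]
Thus $\Lambda=6003$, $N=m^\Lambda+m^{\Lambda-1}$, $\Lambda<\Lambda_N<\Lambda+1$, $s_*=450u+3$, and the exponents in Theorem~\ref{thm:main} are $10u-\frac12$ and $10u$. Let $E$ and $G$ be the continuous functions on $[0,\infty)$ that are linear between the following breakpoints and vanish on $[\Lambda,\infty)$; see Figure~\ref{fig:EG}.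
\[
\begin{array}{c|cccccccc}
s&0&6u&20u&28u&\omega-2u&\omega&\omega+2u&\lambda-10u\\\hline
E&6u&3u&3u&-u&-u&0&-u&-u
\end{array}
\]
\[
\begin{array}{c|cccccccc}
s&\lambda-5u&\lambda+5u&\lambda+10u&s_*-8u&s_*&s_*+8u&\Lambda-2u&\Lambda\\\hline
E&\frac32u&\frac32u&-u&-u&-5u&-u&-u&0
\end{array}
\]
\[
\begin{array}{c|ccccccc}
t&0&18u&40u&45u&\omega-7u&\omega&\omega+7u\\\hline
G&-6u&3u&3u&\frac12u&\frac12u&-3u&\frac12u
\end{array}
\]
\[
\begin{array}{c|cccccc}
t&\lambda-3u&\lambda&\lambda+3u&\Lambda-15u&t_*&\Lambda\\\hline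
G&\frac12u&-u&\frac12u&\frac12u&4u&0
\end{array}
\]
All slopes are $0$ or $\pm\frac12$, so $E$ and $G$ are $\frac12$-Lipschitz. Let $X$ and $Y$ be the $N$-dimensional spaces that Section~\ref{sec:landscape} associates with $E$ and $G$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.092cm,y=0.25cm]
\foreach \a in {45,63,87,107} \fill[gray!25] (\a,-6.5) rectangle (\a+4,6.5);
\draw[gray] (0,0)--(131,0);
\draw[gray] (0,-6.5)--(0,6.5);
\draw[thick] (0,6)--(6,3)--(20,3)--(28,-1)--(54,-1)--(56,0)--(58,-1)--(67,-1)--(72,1.5)--(82,1.5)--(87,-1)--(91,-1)--(99,-5)--(107,-1)--(124,-1)--(126,0)--(131,0);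
\draw[thick,dashed] (0,-6)--(18,3)--(40,3)--(45,.5)--(49,.5)--(56,-3)--(63,.5)--(74,.5)--(77,-1)--(80,.5)--(111,.5)--(118,4)--(126,0)--(131,0);
\foreach \a/\b in {0/0,20/20u,40/40u,56/\omega,77/\lambda,99/s_*,118/t_*,126/\Lambda} \node[below] at (\a,-6.5) {\small$\b$};
\node[left] at (0,6) {\small$6u$};
\node[left] at (0,0) {\small$0$};
\node[left] at (0,-6) {\small$-6u$};
\end{tikzpicture}
\caption{The functions $E$ (solid) and $G$ (dashed). Each gray band replaces a long interval on which $E=-u$ and $G=\frac12u$; elsewhere the horizontal scale is uniform.}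
\label{fig:EG}
\end{figure}

The features of $E$ and $G$ have the following roles. The values $E(0)=6u$ and $G(0)=-6u$ make $h$ large along the left edge and small along the bottom edge of the square. The dips of $G$ at $\omega$ and $\lambda$ lower the left edge where $\mathcal R_\omega$ and $\mathcal R_\lambda$ touch it, and the bumps of $E$ at $\omega$ and $\lambda$ raise the bottom edge at the corresponding points. The plateaus at height $3u$ give a high point for small scales; it has $s+t<\omega$ and lies outside both regions. The valley of $E$ at $s_*$ gives a low point for all scales, deepest at the top edge, and the peak of $G$ at $t_*$ gives a high point, highest at the right edge.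

\begin{lemma}\label{lem:oscillation}
For every power of two $R\in[1,2N)$ there are $p,p'\in\mathcal P_R$ with $h(p)-h(p')\ge10u$.
\end{lemma}

\begin{proof}
Let $\rho=\log_mR\ge0$. We use seven pairs.
\[
\begin{array}{c|c|c|c}
&\text{available when}&\text{pair}&h\\\hline
\mathrm{H1}&R\le N&(1,R)&6u+G(\rho)\\
\mathrm{H2}&\rho\le20u&(m^{20u},m^{20u}R)&6u\\
\mathrm{H3}&\rho\ge8u+1&(N,m^{t_*})&4u\\
\mathrm{H4}&R>N&(1,N)&6u\\\hline
\mathrm{L1}&\rho\le150u+1&(m^{s_*},m^{s_*}/R)&-\frac92u\\
\mathrm{L2}&\rho\ge150u+1&(m^{s_*},N)&-5u\\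
\mathrm{L3}&R\le N&(R,1)&E(\rho)-6u
\end{array}
\]
The pairs H1, H2 are of the form $(k,kR)$ and L1, L3 of the form $(lR,l)$, with $kR,lR\le N$; in L1, $l=m^{s_*}/R$ is an integer because $m^{s_*}\ge R$ are powers of $2$. For H3 and L2 we have $m^{t_*}R\ge m^{\Lambda+1}\ge N$ and $m^{s_*}R\ge m^{\Lambda+1}\ge N$, and for H4, $1\cdot R\ge N$. For the values, use $E(\Lambda_N)=G(\Lambda_N)=0$; in H2, $E(20u)=3u$ and $G=3u$ on $[20u,40u]$; in L1, $s_*-\rho\in[300u+2,450u+3]\subset[\lambda+3u,\Lambda-15u]$, where $G=\frac12u$. Now distinguish five cases.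
\begin{itemize}
\item $\rho\le20u$: H2 and L1 differ by $10.5u$.
\item $20u\le\rho\le150u+1$ and $|\rho-\omega|\ge5u$: here $G(\rho)\ge G(\omega\pm5u)=-\frac12u$, so H1 and L1 differ by at least $\frac{11}2u+\frac92u=10u$.
\item $|\rho-\omega|\le5u$: here $E(\rho)\le0$, so H3 and L3 differ by at least $4u+6u=10u$.
\item $150u+1\le\rho\le\Lambda_N$: here $G(\rho)\ge-u$, so H1 and L2 differ by at least $5u+5u=10u$.
\item $\rho>\Lambda_N$: H4 and L2 differ by $11u$.\qedhere
\end{itemize}
\end{proof}

Corollary~\ref{cor:scale} and Lemma~\ref{lem:oscillation} prove Theorem~\ref{thm:main}(2).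

\section{The range of $h$ on the two regions}\label{sec:range}

The upper bound needs the ranges of $h$ on $\mathcal R_\omega$ and $\mathcal R_\lambda$, together with information on where the extremes occur. We read the following from the tables:
\begin{equation}\label{eq:facts}
\begin{array}{ll}
E\le3u\text{ on }[6u,\infty),\quad E\le\frac32u\text{ on }[28u,\infty),&E\le0\text{ on }[28u,\lambda-10u]\cup[\lambda+10u,\infty),\\[2pt]
E\ge-5u\text{ everywhere},&E(s)\ge-u\text{ if }|s-s_*|\ge8u,\\[2pt]
G\le3u\text{ on }[0,45u],\quad G\le4u\text{ everywhere},&G\le\frac12u\text{ on }[45u,\Lambda-15u],\\[2pt]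
G\ge-3u\text{ on }[6u,\infty),&G\ge\frac12u\text{ on }[\lambda+3u,\Lambda-u].
\end{array}
\end{equation}
Also $E(s)=6u-\frac s2$ on $[0,6u]$, $G(t)=-6u+\frac t2$ on $[0,18u]$, $E(s)=-\frac{\Lambda-s}2$ on $[\Lambda-2u,\Lambda]$, and $G(t)=\frac{\Lambda-t}2$ on $[t_*,\Lambda]$. The definition of $\mathcal R_\rho$ gives $|t-\rho|\le s$ and $|s-\rho|\le t$ for $(s,t)\in\mathcal R_\rho$.

\begin{lemma}\label{lem:Romega}
On $\mathcal R_\omega$:
\emph{(a)} $-6u\le h\le4u$;\quad
\emph{(b)} $h\le4u-\frac32$ if $s\le\Lambda-3$;\quad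
\emph{(c)} $-\frac92u\le h\le\frac72u$ if $s\le t$.
\end{lemma}

\begin{proof}
\emph{Upper bounds.} If $s\le6u$, then $G(t)\le G(\omega)+\frac12|t-\omega|\le-3u+\frac s2$, so $h\le3u$. If $6u\le s\le28u$, then $t\in[72u,128u]$ and $h\le3u+\frac12u$. If $s\ge28u$ and $t\le45u$, then $s\le145u$, so $E(s)\le0$ and $h\le3u$. If $s\ge28u$ and $45u\le t\le\Lambda-15u$, then $h\le\frac32u+\frac12u$. In all these cases $h\le\frac72u\le4u-\frac32$. It remains to treat $t\ge\Lambda-15u$. Then $s\ge\Lambda-115u>\lambda+10u$, so $E(s)\le0$ and $h\le4u$. On $[\lambda+10u,\Lambda-3]$ we have $E\le E(\Lambda-3)=-\frac32$, which gives (b). If $s\le t$, then either $s\le\Lambda-2u$, so $E(s)\le-u$ and $h\le3u$, or $t\ge s>\Lambda-2u$, so $G(t)\le u$ and $h\le u$.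

\emph{Lower bounds.} If $t<6u$, then $E(s)\ge E(\omega)-\frac12|s-\omega|\ge-\frac t2$, so $h\ge-6u$; in this case $s>94u>t$, so (c) is not concerned. If $t\ge6u$ and $|s-s_*|\ge8u$, then $h\ge-u-3u$. If $|s-s_*|<8u$, then $t\in[342u+3,558u+3]\subset[\lambda+3u,\Lambda-u]$, so $h\ge-5u+\frac12u$.
\end{proof}

\begin{lemma}\label{lem:Rlambda}
On $\mathcal R_\lambda$:
\emph{(a)} $-5u\le h\le5u$;\quad
\emph{(b)} $h\ge-5u+\frac12$ if $t\le\Lambda-1$;\quad
\emph{(c)} $|h|\le\frac92u$ if $t-s\le\omega+2$;\quad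
\emph{(d)} if $h<-\frac92u$, then $|s-s_*|<8u$ and $t>\Lambda-u$.
\end{lemma}

\begin{proof}
\emph{Upper bounds.} Let $s\le28u$. Then $t-s\ge\lambda-2s\ge144u+2>\omega+2$, so (c) is not concerned. If $s\le6u$, then $G(t)\le G(\lambda)+\frac12|t-\lambda|\le-u+\frac s2$ and $h\le5u$; if $6u\le s\le28u$, then $t\in[172u+2,228u+2]$ and $h\le3u+\frac12u$. Let $s\ge28u$. If $t\le45u$, then $h\le\frac32u+3u$; if $45u\le t\le\Lambda-15u$, then $h\le2u$; if $t\ge\Lambda-15u$, then $s\ge385u+1>\lambda+10u$, so $E(s)\le0$ and $h\le4u$. All three are at most $\frac92u$.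

\emph{Lower bounds.} If $t\le5u$, then $|s-\lambda|\le5u$, so $E(s)=\frac32u$ and $h\ge-\frac92u$. If $5u\le t<6u$, then $|s-\lambda|<6u$, so $E(s)\ge u$, $G(t)\ge-\frac72u$ and $h\ge-\frac52u$. If $t\ge6u$ and $|s-s_*|\ge8u$, then $h\ge-4u$. If $|s-s_*|<8u$, then $t\ge s-\lambda>242u+1>\lambda+3u$; there $G(t)\ge0$, $G(t)\ge\frac12$ for $t\le\Lambda-1$, and $G(t)\ge\frac12u$ for $t\le\Lambda-u$. With $E\ge-5u$ this proves (a), (b) and (d). In the situation of (d), $t-s>\Lambda-u-s_*-8u=141u>\omega+2$, which gives the lower bound in (c).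
\end{proof}

\begin{remark}\label{rem:sharp}
The four bounds in the parts (a) are attained at $(\Lambda,t_*),(\omega,0)\in\mathcal R_\omega$ and $(0,\lambda),(s_*,\Lambda)\in\mathcal R_\lambda$. Since $m^\omega$ divides $N$, Example~\ref{ex:walsh} and Lemma~\ref{lem:Romega}(a) give $d_{\rm orth}(X,Y)\le(1+\log_2N)^2m^{10u}$. So the lower bound for $d_{\rm orth}$ in Theorem~\ref{thm:main} is sharp up to logarithmic factors.
\end{remark}

\section{The operator}\label{sec:operator}

Put
\[
r=m^\omega,\qquad q=m^3,\qquad\sigma=m^2,\qquad g=m^{400u},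
\]
so that $gqr^2=m^\Lambda$, $g\sigma r^2=m^{\Lambda-1}$, $gr^2=m^{\Lambda-3}$, and $\sigma r^2=m^\lambda$. In Example~\ref{ex:toy}, $\mathbf 1\mathbf 1^\top=qww^\top$ for the unit vector $w=q^{-1/2}\mathbf 1$. We modify the example in four ways.

The vector $w$ becomes a $qr\times r$ matrix $W$ with orthonormal columns. We need $I-qWW^\top$ to be flat, diagonal included, and we need small sets of rows of $\sqrt q\,W$ to have norm of order $1$ although $\|\sqrt q\,W\|_{2\to2}=\sqrt q$. A random $W$ has both properties. Next, we take tensor products with the Walsh matrix $H=H_r$; this moves the large block of $T$ from $I$ to $I\otimes H$, of scale $\omega$, and the large block of $S$ to $(I-qWW^\top)\otimes H$, with entries of order $1/r$, of scale close to $\lambda$. Third, the corner must be made cheaper. It appears in $T$ and $S$ with coefficients whose product is $-(q-1)$; if the corner block were orthogonal, this would cost a factor $q$, while capping at $m^{\Lambda-3}=m^\Lambda/q$ columns saves only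 $\sqrt q$. We therefore spread the corner over $\sigma$ times as many rows by a random isometry $V$ of size $\sigma r\times r$, whose rows have length about $\sigma^{-1/2}$, and complete the matrix to a square one by the orthogonal complement $V_\perp$. The cost falls to $q/\sigma$ and the net saving is $\sigma/\sqrt q$; the lower blocks now have $m^\Lambda\sigma/q$ rows and save $\sqrt{q/\sigma}$. The two savings agree for $\sigma=q^{2/3}$, and both equal $m^{1/2}$. Finally, we take $g$ copies, to reach dimension $N$.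

We recall the tools for the random matrices. If $\Omega$ is distributed according to the Haar probability measure on the orthogonal group $O(D)$, then so is $\Omega^\top$, and $\Omega b$ is uniform on the sphere $S^{D-1}$ for each fixed unit vector $b$. \emph{L\'evy's inequality} (see \cite{MS}) states that for a $1$-Lipschitz function $f$ on $S^{D-1}$ with the uniform probability,
\begin{equation}\label{eq:levy}
\mathbb P(|f-\mathbb Ef|\ge\epsilon)\le2e^{-c_0D\epsilon^2},\qquad\epsilon>0,
\end{equation}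
with an absolute constant $c_0>0$. Consequently $\operatorname{Var}f=\int_0^\infty2\epsilon\,\mathbb P(|f-\mathbb Ef|\ge\epsilon)\,d\epsilon\le C/D$. Finally, the unit sphere of $\mathbb R^\nu$ has a $\frac12$-net $\mathcal N$ with at most $5^\nu$ points (balls of radius $\frac14$ around the points of a maximal $\frac12$-separated set are disjoint and lie in the ball of radius $\frac54$), and $\|B\|_{2\to2}\le2\max_{\theta\in\mathcal N}|B\theta|$ for every linear map $B$ on $\mathbb R^\nu$.

\begin{lemma}\label{lem:random}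
For large $m$ there are $W\in\mathbb R^{qr\times r}$ with $W^\top W=I$ and an orthogonal matrix $[V\,|\,V_\perp]\in\mathbb R^{\sigma r\times\sigma r}$ with $V\in\mathbb R^{\sigma r\times r}$ such that, with $L=C\sqrt{\log N}\ge1$ and $H=H_r$:
\begin{enumerate}
\item[(1)] the entries of $W$ are at most $L(qr)^{-1/2}$ in modulus, and those of $V$, $VH$, $V_\perp$ at most $L(\sigma r)^{-1/2}$;
\item[(2)] the entries of $I-qWW^\top$ are at most $Lr^{-1/2}$ in modulus;
\item[(3)] for every $\nu\ge1$, any $\nu$ rows of $\sqrt q\,W$ form a matrix of norm at most $L\max(1,\sqrt{\nu/r})$, and any $\nu$ rows of $\sqrt q\,V$ form a matrix of norm at most $L\,m^{1/2}\max(1,\sqrt{\nu/r})$.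
\end{enumerate}
\end{lemma}

\begin{proof}
Let $D\in\{qr,\sigma r\}$, so $D\le N$. Let $\Omega$ be Haar distributed in $O(D)$, let $U$ consist of its first $r$ columns, and let $a$ be a constant with $c_0a^2\ge10$. Put $\epsilon_\nu=a\sqrt{\nu\log N/D}$; then \eqref{eq:levy} bounds the probability of a deviation $\epsilon_\nu$ by $2N^{-10\nu}$.

(i) For fixed unit vectors $b,b'$, the quantity $\langle\Omega b,b'\rangle$ is a $1$-Lipschitz odd function of the uniform vector $\Omega b$, so it has mean $0$, and $|\langle\Omega b,b'\rangle|\le\epsilon_1$ with probability at least $1-2N^{-10}$.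

(ii) Let $f(x)=(\sum_{i\le r}x_i^2)^{1/2}$, a $1$-Lipschitz function. For a fixed unit vector $\theta$ we have $|U^\top\theta|=f(\Omega^\top\theta)$ with $\Omega^\top\theta$ uniform on $S^{D-1}$. By symmetry $\mathbb Ef^2=r/D$, so $\mathbb Ef\le\sqrt{r/D}$ and $0\le\frac rD-(\mathbb Ef)^2=\operatorname{Var}f\le\frac CD$.

(iii) For each set $I$ of $\nu$ rows fix a $\frac12$-net $\mathcal N_I$ of at most $5^\nu$ points in the unit sphere of $\mathbb R^I\subset\mathbb R^D$. By (ii), the probability that $|U^\top\theta|>\sqrt{r/D}+\epsilon_{|I|}$ for some $I$ and some $\theta\in\mathcal N_I$ is at most $\sum_{\nu\ge1}D^\nu5^\nu\cdot2N^{-10\nu}$, which tends to $0$. Outside this event the submatrix $U_I$ formed by the rows in $I$ satisfies $\|U_I\|_{2\to2}=\|U_I^\top\|_{2\to2}\le2(\sqrt{r/D}+\epsilon_{|I|})$ for all $I$.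

\emph{The matrix $W$.} Take $D=qr$ and $W=U$. Part (1) follows from (i) and a union bound over at most $N^2$ pairs of basis vectors. Part (3) follows from (iii), since $\sqrt q\sqrt{r/D}=1$ and $\sqrt q\,\epsilon_\nu=a\sqrt{\log N}\sqrt{\nu/r}$. For (2), apply (ii) and \eqref{eq:levy} to the at most $2D^2$ vectors $\theta=e_i$ and $\theta=(e_i\pm e_j)/\sqrt2$. With probability tending to $1$, all of them satisfy $\big||W^\top\theta|-\mathbb Ef\big|\le\epsilon_1$, and hence
\[
\Big||W^\top\theta|^2-\frac rD\Big|\le\epsilon_1(2\,\mathbb Ef+\epsilon_1)+\frac CD\le\frac{C\sqrt{r\log N}}D+\frac{C\log N}D\le\frac{C\sqrt{r\log N}}D,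
\]
because $r\ge\log N$ for large $m$. Multiplying by $q=D/r$ gives $\big|q|W^\top\theta|^2-1\big|\le C\sqrt{\log N}\,r^{-1/2}$. For $\theta=e_i$ this bounds the diagonal entries of $I-qWW^\top$. For $i\ne j$ the same bound follows from $(WW^\top)_{ij}=\frac12\big(|W^\top\frac{e_i+e_j}{\sqrt2}|^2-|W^\top\frac{e_i-e_j}{\sqrt2}|^2\big)$.

\emph{The matrix $V$.} Take $D=\sigma r$, $V=U$, and let $V_\perp$ consist of the remaining columns of $\Omega$. Every column of $V$ and $V_\perp$ is $\Omega e_j$, and the $j$-th column of $VH$ is $\Omega b$ for the fixed unit vector $b=(He_j,0)$. So (1) follows from (i) and a union bound over at most $2D^2$ entries. Part (3) follows from (iii), since $\sqrt q\sqrt{r/D}=\sqrt{q/\sigma}=m^{1/2}$ and $\sqrt q\,\epsilon_\nu=a\sqrt{\log N}\,m^{1/2}\sqrt{\nu/r}$.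
\end{proof}

Write $[n]=\{1,\dots,n\}$. Index the coordinates of $X$ (columns) by the disjoint union of
\[
[qr]\times[r]\times[g],\qquad[r]\times[r]\times[g],\qquad[r]\times[(\sigma-1)r]\times[g],
\]
and those of $Y$ (rows) by the disjoint union of $[qr]\times[r]\times[g]$ and $[r]\times[\sigma r]\times[g]$. Both index sets have $gqr^2+g\sigma r^2=N$ elements. For weights $p,p',v>0$ and $z=pp'(q-1)/q$ put $T=T_1\otimes I_g$ and $S=S_1\otimes I_g$, blockwise, with
\[
T_1=\begin{pmatrix}I\otimes H&p\,W\otimes I&0\\p'\,W^\top\otimes VH&z\,I\otimes V&v\,H\otimes V_\perp\end{pmatrix},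
\]
\[
S_1=\begin{pmatrix}(I-qWW^\top)\otimes H&\frac qp\,W\otimes I&0\\[2pt]\frac q{p'}\,W^\top\otimes VH&-\frac{q-1}z\,I\otimes V&\frac1v\,H\otimes V_\perp\end{pmatrix}.
\]
For $r=\sigma=g=1$, $W=w$, $V=1$ and $p=p'=\sqrt q$ these are $T_0$ and $S_0$.

\begin{lemma}\label{lem:inverse}
$TS^\top=I$.
\end{lemma}

\begin{proof}
We use $(A\otimes B)(A'\otimes B')=AA'\otimes BB'$, $(A\otimes B)^\top=A^\top\otimes B^\top$, $HH^\top=I$, $W^\top W=I$ and $V_\perp V_\perp^\top=I-VV^\top$. The blocks of $T_1S_1^\top$ are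
\begin{align*}
(1,1):\quad&(I-qWW^\top)\otimes I+qWW^\top\otimes I=I,\\
(1,2):\quad&\Big(\frac q{p'}-\frac{p(q-1)}z\Big)W\otimes V^\top=0,\\
(2,1):\quad&\Big(p'(1-q)+\frac{zq}p\Big)W^\top\otimes V=0,\\
(2,2):\quad&q\,I\otimes VV^\top-(q-1)\,I\otimes VV^\top+I\otimes(I-VV^\top)=I,
\end{align*}
where $(2,1)$ uses $W^\top(I-qWW^\top)=(1-q)W^\top$, and both off-diagonal coefficients vanish by the choice of $z$.
\end{proof}

We separate the weights from the shapes. Define the normalized blocks
\[
\begin{array}{lll}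
\mathsf A=I\otimes H\otimes I_g,&\mathsf P=\sqrt q\,W\otimes I\otimes I_g,&\mathsf Z=\sqrt q\,I\otimes V\otimes I_g,\\[2pt]
\mathsf D=(I-qWW^\top)\otimes H\otimes I_g,&\mathsf Q=\sqrt q\,W^\top\otimes VH\otimes I_g,&\mathsf F=H\otimes V_\perp\otimes I_g,
\end{array}
\]
and write $p=m^{3/2+a_P}$, $p'=m^{3/2+a_Q}$, $v=m^{a_Q}$, $a_Z=a_P+a_Q+\frac32$, with real $a_P,a_Q$ to be chosen in Section~\ref{sec:upper}. Since $\sqrt q=m^{3/2}$, $z\le pp'$ and $\frac{q-1}z=\frac q{pp'}$, we obtain
\begin{equation}\label{eq:blocks}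
T=\begin{pmatrix}\mathsf A&m^{a_P}\mathsf P&0\\m^{a_Q}\mathsf Q&\zeta\,\mathsf Z&m^{a_Q}\mathsf F\end{pmatrix},\quad0<\zeta\le m^{a_Z},\qquad
S=\begin{pmatrix}\mathsf D&m^{-a_P}\mathsf P&0\\m^{-a_Q}\mathsf Q&-m^{-a_Z}\mathsf Z&m^{-a_Q}\mathsf F\end{pmatrix}.
\end{equation}
The blocks $\mathsf P,\mathsf Z$ have $gr^2=m^{\Lambda-3}$ columns, and $\mathsf Q,\mathsf F$ have $g\sigma r^2=m^{\Lambda-1}$ rows. As $WW^\top$ is an orthogonal projection, $\|\mathsf D\|_{2\to2}=q-1$, while $\|\mathsf A\|_{2\to2}=1$; so $T$ has condition number at least $m^3-1$ for every choice of the weights.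

\section{Profiles of the blocks}\label{sec:profiles}

We compare each profile with $m^{\Delta_\omega}$ or $m^{\Delta_\lambda}$. The blocks $\mathsf P,\mathsf Z,\mathsf Q,\mathsf D$ have large Euclidean norms, which we cannot afford near the extremes of $h$. Lemma~\ref{lem:random}(3) reduces the loss on the side of a line $t-s=\tau$ that contains the relevant extreme; on the other side, Lemmas~\ref{lem:Romega}(c) and~\ref{lem:Rlambda}(c),(d) leave room of order $u$.

\begin{lemma}\label{lem:blocks}
For all $1\le k,l\le N$ and each block $\mathsf B$ we have $[\mathsf B](k,l)\le CL^2m^{w_{\mathsf B}(s,t)}$, where $w_{\mathsf A}=\Delta_\omega$, $w_{\mathsf F}=\Delta_\lambda$,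
\[
w_{\mathsf P}=\begin{cases}\Delta_\omega&s\ge t,\\3+\Delta_\omega&s<t,\end{cases}\qquad
w_{\mathsf Z}=\begin{cases}\frac12+\Delta_\omega&s\ge t,\\3+\Delta_\omega&s<t,\end{cases}\qquad
w_{\mathsf Q}=\begin{cases}\Delta_\lambda&t-s>\omega+2,\\\frac32+\Delta_\lambda&t-s\le\omega+2,\end{cases}
\]
and $w_{\mathsf D}=3+\Delta_\lambda$. Moreover $[\mathsf D](k,l)\le CL\,m^{3/2}$ if $t-s\ge\omega+3$.
\end{lemma}

\begin{proof}
\emph{Elementary bounds.} Suppose $\mathsf B$ has norm at most $m^{n}$, entries at most $L^2m^{e-\rho/2}$ in modulus, at most $m^{\rho+\gamma}$ nonzero entries per column and at most $m^{\rho+\delta}$ per row. Then Lemma~\ref{lem:profile}(b) bounds $[\mathsf B](k,l)$ by $L^2$ times $m$ to the power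
\begin{equation}\label{eq:four}
\min\Big\{n,\ \ e+\frac{s+t-\rho}2,\ \ e+\gamma+\frac{\rho+s-t}2,\ \ e+\delta+\frac{\rho+t-s}2\Big\},
\end{equation}
and \eqref{eq:four} is at most $\max\{n,e,e+\gamma,e+\delta\}+\Delta_\rho$. Entries, norms and numbers of nonzero entries multiply under $\otimes$. With Lemma~\ref{lem:random}(1),(2) and $\sigma r^2=m^\lambda$, $qr^2=m^{\lambda+1}$ we obtain the following data.
\[
\begin{array}{c|ccc|c|cccc}
&\text{entries}/L^2&\text{per column}&\text{per row}&\rho&n&e&e+\gamma&e+\delta\\\hline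
\mathsf A&r^{-1/2}&r&r&\omega&0&0&0&0\\
\mathsf P&r^{-1/2}&qr&r&\omega&\frac32&0&3&0\\
\mathsf Z&m^{1/2}r^{-1/2}&\sigma r&r&\omega&\frac32&\frac12&\frac52&\frac12\\
\mathsf Q&(\sigma r^2)^{-1/2}&\sigma r^2&qr^2&\lambda&\frac32&0&0&1\\
\mathsf F&(\sigma r^2)^{-1/2}&\sigma r^2&\sigma r^2&\lambda&0&0&0&0\\
\mathsf D&r^{-1}&qr^2&qr^2&\lambda&3&1&2&2
\end{array}
\]
This proves the bounds for $\mathsf A$, $\mathsf F$, the bound $3+\Delta_\lambda$ for $\mathsf D$, and the second cases for $\mathsf P$, $\mathsf Z$, $\mathsf Q$.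

\emph{$\mathsf P$ and $\mathsf Z$ for $s\ge t$.} The block $\mathsf P$ is a direct sum of $rg$ copies of $\sqrt q\,W$, each with $r$ columns. Let $x\in\Sigma_{\le k}$ and $y\in\Sigma_{\le l}$ have $k_f\le r$ and $l_f$ nonzero entries in copy $f$. Only the $l_f$ rows in the support of $y$ matter, so Lemma~\ref{lem:random}(3) and the Cauchy--Schwarz inequality give
\[
\langle\mathsf Px,y\rangle\le L\sum_f\sqrt{k_fl_f}\Big(1+\sqrt{l_f/r}\Big)\le L\sum_f\big(\sqrt{k_fl_f}+l_f\big)\le L(\sqrt{kl}+l).
\]
For $l\le k$ this yields $[\mathsf P](k,l)\le2L$. The block $\mathsf Z$ is a direct sum of $rg$ copies of $\sqrt q\,V$, also with $r$ columns, and the same computation has an extra factor $m^{1/2}$; so $[\mathsf Z](k,l)\le2Lm^{1/2}$ for $l\le k$. For $s\ge t$ we have $\Delta_\omega=\frac12\min\{0,s+t-\omega,\omega+t-s\}$, so these bounds together with the second and fourth terms of \eqref{eq:four} give the first cases for $\mathsf P$ and $\mathsf Z$.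

\emph{$\mathsf Q$ for $t-s>\omega+2$.} Let $x\in\Sigma_{\le k}$ be indexed by $[qr]\times[r]\times[g]$, and let $x_{b,f}\in\mathbb R^{qr}$, $b\in[r]$, $f\in[g]$, be its fibers, with $k_{b,f}$ nonzero entries; put $k_f=\sum_bk_{b,f}$. By Lemma~\ref{lem:random}(3), $|\sqrt q\,W^\top x_{b,f}|^2\le L^2(k_{b,f}+k_{b,f}^2/r)$. The part of $\mathsf Qx$ in copy $f$ is $\sum_b\sqrt q\,W^\top x_{b,f}\otimes VHe_b$, and the vectors $VHe_b$ are orthonormal. So its squared norm is
\begin{equation}\label{eq:fiber}
\sum_b|\sqrt q\,W^\top x_{b,f}|^2\le L^2\big(k_f+k_f^2/r\big).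
\end{equation}
The test vector $y$ has $l_f\le\sigma r^2$ nonzero entries in copy $f$. Hence
\[
\langle\mathsf Qx,y\rangle\le L\sum_f\big(\sqrt{k_fl_f}+k_f\sqrt{l_f/r}\big)\le L\big(\sqrt{kl}+k\sqrt{\sigma r}\big),
\]
and $[\mathsf Q](k,l)\le L(1+m^{(s-t+\omega+2)/2})\le2L$ when $t-s>\omega+2$. For $t>s$ we have $\Delta_\lambda=\frac12\min\{0,s+t-\lambda,\lambda+s-t\}$, so the second and third terms of \eqref{eq:four} complete the first case for $\mathsf Q$.

\emph{$\mathsf D$ for $t-s\ge\omega+3$.} The part of $\mathsf Dx$ in copy $f$ is $\sum_b(I-qWW^\top)x_{b,f}\otimes He_b$ with orthonormal $He_b$, and $|(I-qWW^\top)x_{b,f}|\le|x_{b,f}|+\sqrt q\,|\sqrt q\,W^\top x_{b,f}|$ because $W$ is an isometry. By \eqref{eq:fiber} its squared norm is at most $2k_f+2qL^2(k_f+k_f^2/r)\le4qL^2(k_f+k_f^2/r)$. Now $l_f\le qr^2$, so $\langle\mathsf Dx,y\rangle\le2L\sqrt q\,(\sqrt{kl}+k\sqrt{qr})$ and $[\mathsf D](k,l)\le2Lm^{3/2}(1+m^{(s-t+\omega+3)/2})\le4Lm^{3/2}$.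
\end{proof}

\section{The upper bound}\label{sec:upper}

We lay the profiles over the landscape.

\begin{lemma}\label{lem:budget}
For all $1\le k,l\le N$ we have $[\mathsf B](k,l)\,m^{h(s,t)}\le CL^2m^{b^+}$ and $[\mathsf B](k,l)\,m^{-h(s,t)}\le CL^2m^{b^-}$ with the following exponents.
\[
\begin{array}{c|ccccc}
\mathsf B&\mathsf A&\mathsf P&\mathsf Z&\mathsf Q,\mathsf F&\mathsf D\\\hline
b^+&4u&4u-\frac32&4u-1&5u&\text{--}\\[2pt]
b^-&\text{--}&6u&6u+\frac12&5u-\frac12&5u+\frac32
\end{array}
\]
\end{lemma}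

\begin{proof}
If $w_{\mathsf B}(s,t)=\eta+\Delta_\rho(s,t)$ and $\pi=\pi_{\rho,\tau}$, then Lemma~\ref{lem:projection}(b) gives
\begin{equation}\label{eq:star}
w_{\mathsf B}+h\le\eta+h(\pi(s,t)),\qquad w_{\mathsf B}-h\le\eta-h(\pi(s,t)).
\end{equation}
By Lemma~\ref{lem:blocks} it suffices to bound the right-hand sides by $b^+$ and $b^-$. We use $\pi_\omega=\pi_{\omega,0}$ and $\pi_\lambda=\pi_{\lambda,\omega+2}$; in both cases $\tau<\rho$, so Lemma~\ref{lem:projection}(c) applies in full.

\emph{Block $\mathsf A$.} Here $\eta=0$, and $h\le4u$ on $\mathcal R_\omega$ by Lemma~\ref{lem:Romega}(a).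

\emph{Blocks $\mathsf P,\mathsf Z$.} By capping, Lemma~\ref{lem:profile}(c), we may assume $s\le\Lambda-3$, and $\pi_\omega$ preserves this condition. If $s\ge t$, then $\eta=0$ for $\mathsf P$ and $\eta=\frac12$ for $\mathsf Z$, and Lemma~\ref{lem:Romega}(a),(b) gives $-6u\le h\circ\pi_\omega\le4u-\frac32$; these are the stated exponents. If $s<t$, then $\eta=3$, the point $\pi_\omega(s,t)$ still has $s<t$, and Lemma~\ref{lem:Romega}(c) bounds the right-hand sides of \eqref{eq:star} by $\frac72u+3=4u-2$ and $\frac92u+3\le6u$, since $u=10$.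

\emph{Blocks $\mathsf Q,\mathsf F$.} By capping the rows we may assume $t\le\Lambda-1$, and $\pi_\lambda$ preserves this condition. For $\mathsf F$, and for $\mathsf Q$ when $t-s>\omega+2$, we have $\eta=0$ and $-5u+\frac12\le h\circ\pi_\lambda\le5u$ by Lemma~\ref{lem:Rlambda}(a),(b). For $\mathsf Q$ when $t-s\le\omega+2$, we have $\eta=\frac32$, the condition is preserved by $\pi_\lambda$, and Lemma~\ref{lem:Rlambda}(c) bounds both right-hand sides by $\frac92u+\frac32\le5u-\frac12$.

\emph{Block $\mathsf D$.} This block has $m^\Lambda$ rows and does see the minimum of $h$. Let $(s',t')=\pi_\lambda(s,t)$. If $h(s',t')\ge-\frac92u$, then \eqref{eq:star} with $\eta=3$ gives $w_{\mathsf D}-h\le\frac92u+3\le5u+\frac32$. Otherwise Lemma~\ref{lem:Rlambda}(d) gives $|s'-s_*|<8u$ and $t'>\Lambda-u$, and $t'\le\Lambda_N<\Lambda+1$ by Lemma~\ref{lem:projection}(c). Then $141u<t'-s'<158u+1<\lambda$ and $s'+t'>\lambda$, so Lemma~\ref{lem:projection}(a) forces $(s,t)=(s',t')\in\mathcal R_\lambda$. Now $t-s>141u\ge\omega+3$,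 so $[\mathsf D](k,l)\le CLm^{3/2}$ by Lemma~\ref{lem:blocks}, and $-h(s,t)\le5u$ by Lemma~\ref{lem:Rlambda}(a).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(1)]
By \eqref{eq:blocks}, Lemma~\ref{lem:profile}(a) and Lemma~\ref{lem:budget}, we have $[T](k,l)\,m^{h}\le CL^2m^{M^+}$ and $[S](k,l)\,m^{-h}\le CL^2m^{M^-}$ for all $k,l$, where
\begin{align*}
M^+&=\max\{4u,\ \ 4u-\tfrac32+a_P,\ \ 4u-1+a_Z,\ \ 5u+a_Q\},\\
M^-&=\max\{5u+\tfrac32,\ \ 6u-a_P,\ \ 6u+\tfrac12-a_Z,\ \ 5u-\tfrac12-a_Q\}.
\end{align*}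
Choose $a_P=u-\frac12$ and $a_Q=-2$, so that $a_Z=u-1$. Then
\[
M^+=\max\{4u,\,5u-2,\,5u-2,\,5u-2\}=5u-2,
\]
\[
M^-=\max\{5u+\tfrac32,\,5u+\tfrac12,\,5u+\tfrac32,\,5u+\tfrac32\}=5u+\tfrac32 .
\]
By Lemma~\ref{lem:inverse}, $S=(T^{-1})^\top$. Since $L^2=C\log N$, Lemma~\ref{lem:transfer}(a) gives
\[
d(X,Y)\le\|T\|\,\|T^{-1}\|\le C(\log N)^4m^{M^++M^-}=C(\log N)^4m^{10u-1/2}.
\]
With $u=10$ this is part (1). Part (2) was proved in Section~\ref{sec:spaces}, so the proof of Theorem~\ref{thm:main} is complete.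
\end{proof}

\begin{remark}\label{rem:weights}
The exponents of Lemma~\ref{lem:budget} leave no freedom in the weights. For $\mathsf Z$ and for $\mathsf Q$ we have $b^++b^-=10u-\frac12$, so $M^++M^-\ge10u-\frac12$ always, and equality requires $M^+=5u+a_Q=4u-1+a_Z$ and $M^-=5u-\frac12-a_Q$. The relation $a_Z=a_P+a_Q+\frac32$, which comes from the choice of $z$, then gives $a_P=u-\frac12$. The block $\mathsf D$ requires $M^-\ge5u+\frac32$, that is $a_Q\le-2$, and the block $\mathsf P$ requires $M^+\ge5u-2$, that is $a_Q\ge-2$. This also shows why the large block of $S$ must sit at the scale $\lambda$: on $\mathcal R_\omega$ the function $-h$ reaches $6u>M^-$.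
\end{remark}

\begin{thebibliography}{9}
\bibitem{MS} Milman and Schechtman, Lecture Notes in Mathematics 1200.
\end{thebibliography}
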